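# A reflexive space that no equivalent norm gives normal structure

## The unit vectors of $\ell_2$ in two norms

Take the unit vectors $e_0,e_1,e_2,\dots$ of $\ell_2$ and let $C=\operatorname{co}\{e_n\}$ be their convex hull. How large is $C$, and how well is $C$ covered by a ball centered at one of its own points?

In the Hilbert norm, $\|e_n-e_m\|_2=\sqrt2$ for $n\neq m$. The diameter of a convex hull is the diameter of the set that generates it, so $\operatorname{diam}C=\sqrt2$. As center try the average $y=\frac1N\sum_{i<N}e_i$. For $n\ge N$ we get $\|e_n-y\|_2^2=1+\frac1N$, and for $n<N$ we get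
$$\|e_n-y\|_2^2=\Big(1-\frac1N\Big)^2+\frac{N-1}{N^2}=\frac{N-1}{N}<1+\frac1N .$$
The function $z\mapsto\|z-y\|_2$ is convex, so its supremum over $C$ is its supremum over the $e_n$, namely $\sqrt{1+1/N}$. Thus balls with radius close to $1$ and center in $C$ cover $C$, although its diameter is $\sqrt2$. Centers inside $C$ are a real gain.

Now replace the norm by
$$|x|=\max\Big\{\|x\|_\infty,\ \tfrac1{\sqrt2}\|x\|_2\Big\},\qquad \tfrac1{\sqrt2}\|x\|_2\le|x|\le\|x\|_2 .$$
For $n\ne m$ we have $|e_n-e_m|=\max\{1,1\}=1$, so $C$ has diameter $1$. Let $y=\sum_{i<N}\lambda_ie_i$ be any point of $C$. For $n\ge N$ the $n$-th coordinate of $e_n-y$ is $1$, so $|e_n-y|\ge1$. No center in $C$ does better than the diameter.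

**Definition.** Let $C$ be a bounded convex set in a Banach space. Its *Chebyshev radius* is
$$r(C)=\inf_{x\in C}\ \sup_{y\in C}\|x-y\| .$$
The space has *normal structure* if $r(C)/\operatorname{diam}C<1$ for every nonsingleton bounded convex set $C$.

Always $r(C)\le\operatorname{diam}C$. So $(\ell_2,|\cdot|)$ fails normal structure. The Hilbert norm of any Hilbert space, of any density, has it. Indeed, let $d=\operatorname{diam}C$, pick $x,y\in C$ with $\|x-y\|=\eta>0$, and let $m=\frac12(x+y)\in C$. For $z\in C$ the parallelogram law gives
$$\|z-m\|^2=\tfrac12\|z-x\|^2+\tfrac12\|z-y\|^2-\tfrac14\|x-y\|^2\le d^2-\tfrac14\eta^2,$$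
hence $r(C)\le\sqrt{d^2-\eta^2/4}<d$.

So normal structure depends on the norm. A norm $|||\cdot|||$ on $X$ is *equivalent* to $\|\cdot\|$ if $a\|x\|\le|||x|||\le b\|x\|$ for all $x$, with constants $0<a\le b$. The bad norm on $\ell_2$ is equivalent to a good one. Can a bad norm always be repaired? For separable spaces, yes: it is a known fact that every separable Banach space can be renormed to be uniformly convex in every direction, and this property implies normal structure. Hilbert spaces show that nonseparability alone is no obstacle. The question of these notes is:

*If $X$ is a reflexive Banach space, does $X$ admit an equivalent norm with normal structure?*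

The answer is no. We shall build a reflexive space such that every equivalent norm whatsoever contains a copy of the picture above: vectors $x_n$ of norm nearly $M$ whose sums and differences still have norm at most $M$.

## Vectors of nearly maximal norm whose sums and differences are no longer

We first isolate what made $(\ell_2,|\cdot|)$ bad, in a form that does not mention coordinates.

**Lemma 1.** Let $|\cdot|$ be an equivalent norm on a Banach space, $M>0$, and let $(x_n)$ satisfy $|x_n|\le M$, $|x_n|\to M$, and $|x_n\pm x_m|\le M$ for $n\neq m$. Then $C=\operatorname{co}\{x_n\}$ satisfies $r(C)=\operatorname{diam}C=M$. In particular $|\cdot|$ does not have normal structure.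

*Proof.* We have $\operatorname{diam}C=\sup_{n,m}|x_n-x_m|\le M$. Let $y=\sum_{i\le N}\lambda_ix_i$ be a point of $C$, written as a convex combination. For $n>N$ choose, by Hahn–Banach, a functional $\varphi_n$ of dual norm $1$ with $\varphi_n(x_n)=|x_n|$. For $i\le N$ and either sign,
$$|x_n|\pm\varphi_n(x_i)=\varphi_n(x_n\pm x_i)\le|x_n\pm x_i|\le M,$$
so $|\varphi_n(x_i)|\le M-|x_n|$. By convexity $|\varphi_n(y)|\le M-|x_n|$. Hence
$$|x_n-y|\ \ge\ \varphi_n(x_n)-\varphi_n(y)\ \ge\ 2|x_n|-M\ \longrightarrow\ M .$$
So $\sup_{z\in C}|y-z|\ge M$ for every $y\in C$, that is, $r(C)\ge M$. Together with $r(C)\le\operatorname{diam}C\le M$ this gives equality. Since $M>0$, $C$ is not a singleton. $\square$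

The theorem will give more than pairs $x_n\pm x_m$: we may prescribe which finite sets of the $x_n$ can be added without exceeding $M$. Let $\omega=\{0,1,2,\dots\}$, and write $\#F$ for the cardinality of a set $F$.

**Definition.** A family $\mathcal F$ of finite subsets of $\omega$ is *hereditary* if $G\subset F\in\mathcal F$ implies $G\in\mathcal F$. It is *compact* if no infinite $N\subset\omega$ has all its finite subsets in $\mathcal F$.

The family $[\omega]^{\le k}=\{F:\#F\le k\}$ is hereditary, and compact because an infinite set has subsets with $k+1$ elements. The Schreier family $\{F:F=\emptyset\text{ or }\#F\le1+\min F\}$ is hereditary, since passing to a nonempty subset lowers $\#F$ and raises $\min F$. It is compact: if $N$ is infinite with least element $m$, a subset of $N$ with $m+2$ elements, one of them $m$, is not in the family. The family of all finite subsets of $\omega$ is hereditary but not compact.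

**Theorem 2.** There is a reflexive Banach space $X$ of density $2^{\aleph_0}$ with the following property. For every equivalent norm $|\cdot|$ on $X$ there is $M>0$ such that for every hereditary compact family $\mathcal F$ and every sequence $\varepsilon_n\in(0,1)$ with $\varepsilon_n\to0$ there is a weakly null sequence $(x_n)$ in $X$ with $M(1-\varepsilon_n/2)\le|x_n|\le M$ for all $n$ and
$$\Big|\sum_{n\in F}a_nx_n\Big|\le M\max_{n\in F}|a_n|\qquad(F\in\mathcal F,\ a_n\in\mathbb R). \tag{1}$$
Moreover, if $m\in F\in\mathcal F$ and $|a_m|=\max_{n\in F}|a_n|$, then
$$\Big|\sum_{n\in F}a_nx_n\Big|\ge(1-\varepsilon_m)M|a_m| . \tag{2}$$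

**Corollary 3.** No equivalent norm on this $X$ has normal structure. So there is a reflexive Banach space, of density $2^{\aleph_0}$, that admits no equivalent norm with normal structure.

*Proof from Theorem 2.* Given an equivalent norm, apply Theorem 2 with $\mathcal F=[\omega]^{\le2}$ and $\varepsilon_n=1/(n+2)$. Then $|x_n|\le M$ and $|x_n|\to M$, and (1) with $F=\{n,m\}$ and coefficients $1,\pm1$ gives $|x_n\pm x_m|\le M$. Lemma 1 applies. $\square$

It remains to prove Theorem 2. On a first reading one may replace "all hereditary compact families" everywhere by the single family $[\omega]^{\le2}$; this already gives the Corollary.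

## Joining in finitely many ranks, and suprema that keep growing

Suppose that inside $X$ there is a bounded set $W$ of vectors, viewed as functions on an index set, and that certain *joins* $x\pm x'$ of disjointly supported vectors of $W$ stay in $W$. Given a norm $|\cdot|$, let $M=\sup_W|x|$. If vectors $x_n$ of nearly maximal norm can be joined in pairs within $W$, then $|x_n\pm x_m|\le M$ is automatic, whatever the norm is, and Lemma 1 finishes. The attraction is that $W$ is fixed before the norm is chosen. How much joining may we allow?

**Unlimited joining is too much.** Suppose $X$ consists of functions with $\|x\|\ge c\|x\|_\infty$, that $\|w\|\le C$ on $W$, and that $W$ contains all $\sum_{k<n}\pm e_{f_k}$ for some sequence of distinct indices $f_k$. Every $a\in[-1,1]^n$ is a convex combination of sign vectors, so $c\max|a_k|\le\|\sum_{k<n}a_ke_{f_k}\|\le C\max|a_k|$. Thus $X$ contains an isomorphic copy of $c_0$ and is not reflexive.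

**Joining in stages.** So we ration it. Let $W_0\subset W_1\subset W_2\subset\cdots$ have bounded union, where vectors of $W_k$ may be joined, but the result is only promised to lie in $W_{k+1}$. Let $v_k=\sup_{W_k}|x|$, and suppose that for each $k$ there are $x_n\in W_k$ with $|x_n|\to v_k>0$ and $x_n\pm x_m\in W_{k+1}$ for $n\ne m$. If $v_k=v_{k+1}$ for some $k$, Lemma 1 applies with $M=v_k$. If $v_k<v_{k+1}$, we know only $|x_n\pm x_m|\le v_{k+1}$, and the proof of Lemma 1 gives $\operatorname{diam}C\le v_{k+1}$ and
$$r(C)\ge\lim_n\,(2|x_n|-v_{k+1})=2v_k-v_{k+1}.$$
As $(v_k)$ is bounded and increasing, $(2v_k-v_{k+1})/v_{k+1}\to1$. We get sets with $r/\operatorname{diam}$ as close to $1$ as we like, but never equal to $1$, and normal structure asks only for strict inequality set by set. This is the exact point where the attempt stops: we need $v_k=v_{k+1}$, and nothing forces it.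

Indeed it can fail at every stage. On $c_0(\Gamma)$ with $\Gamma$ infinite put
$$|x|=\|x\|_\infty+\sup\Big\{\sum_{j=1}^m2^{-j}|x(f_j)|:\ m\ge1,\ f_1,\dots,f_m\in\Gamma\text{ distinct}\Big\},$$
a norm with $\|x\|_\infty\le|x|\le2\|x\|_\infty$. Let $W_k$ be the set of $x\in[-1,1]^\Gamma$ whose support has at most $2^k$ points. Joins of disjointly supported vectors of $W_k$ lie in $W_{k+1}$. If $x\in[-1,1]^\Gamma$ has at most $p$ points in its support, at most $p$ of the weights $2^{-j}$ contribute, so $|x|\le1+(1-2^{-p})$, with equality for a sum of $p$ unit vectors. Hence $v_k=2-2^{-2^k}$, attained by many disjointly supported vectors, and strictly increasing in $k$.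

**Ranks below $\omega_1$.** A strictly increasing sequence of reals can have length $\omega$, and in fact any countable ordinal length, because every countable linear order embeds in $\mathbb Q$. It cannot have length $\omega_1$: choosing a rational in each gap $(v_\beta,v_{\beta+1})$ would produce uncountably many rationals. So we index the stages by ordinals $\beta<\omega_1$, and allow a join of rank $\beta$ only for vectors of rank less than $\beta$. Then $v_\beta=v_{\beta+1}$ must happen somewhere. At the same time nested joining cannot go on forever, because ranks decrease as one goes inside a vector, and a decreasing sequence of ordinals is finite. Supports will be finite, with no common bound on their size.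

**Maximal vectors may be confined to one place.** There is a second difficulty. The norm $|x|=\max\{\|x\|_\infty,2|x(f_0)|\}$ on $c_0(\Gamma)$ has supremum $2$ on $[-1,1]^\Gamma\cap c_0(\Gamma)$, but $|x|>1$ forces $x(f_0)\neq0$, so no two vectors of nearly maximal norm are disjointly supported. We must therefore look at suprema *locally*, and move to a place where the local supremum no longer drops when one localizes further. The places will be the nodes of a tree of height $\omega_1$. The norm chooses the node and the rank at which we want to join. To be ready for every choice, the tree offers, at every node, joins of every rank $\beta$ and every type $\mathcal F$.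

## A tree with labels $(\beta,\mathcal F,n)$ and its admissible sets

Recall that $\omega_1$ is the first uncountable ordinal: each $\alpha<\omega_1$ is countable, and the supremum of countably many ordinals $<\omega_1$ is again $<\omega_1$.

Let $\mathfrak F$ be the set of all hereditary compact families. There are countably many finite subsets of $\omega$, so $\mathfrak F$ has at most $2^{\aleph_0}$ elements. Put
$$L=\omega_1\times\mathfrak F\times\omega,$$
and fix $\ell_0\in L$. A label $(\beta,\mathcal F,n)$ is to be read as "branch number $n$ of a join of rank $\beta$ and type $\mathcal F$".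

Let $T$ be the set of all functions $s:\alpha\to L$ with $\alpha<\omega_1$, ordered by extension $\subset$; write $\operatorname{len}(s)=\alpha$. If $(s_i)$ is a countable $\subset$-chain in $T$, then $\bigcup_is_i\in T$, because its length is a countable supremum of countable ordinals. For $\ell\in L$, $s^\frown\ell\in T$ extends $s$ by the value $\ell$ at $\operatorname{len}(s)$.

Let $\Gamma$ be the set of all $f:\omega_1\to L$ with $f(\xi)=\ell_0$ for all sufficiently large $\xi<\omega_1$. For $s\in T$ let $[s]=\{f\in\Gamma:s\subset f\}$. It is nonempty, since we may continue $s$ by $\ell_0$. For $f\neq g$ in $\Gamma$ let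
$$\Delta(f,g)=\min\{\xi:f(\xi)\ne g(\xi)\}.$$

Both $T$ and $\Gamma$ have cardinality $2^{\aleph_0}$. As $\# L\le2^{\aleph_0}$, for each $\alpha<\omega_1$ there are at most $(2^{\aleph_0})^{\aleph_0}=2^{\aleph_0}$ functions $\alpha\to L$, and $\aleph_1\le2^{\aleph_0}$, so $\#T\le2^{\aleph_0}$. An element of $\Gamma$ is determined by its restriction to some $\alpha<\omega_1$ beyond which it equals $\ell_0$, so $\#\Gamma\le2^{\aleph_0}$. Finally there are at least $2^{\aleph_0}$ nodes of length $\omega$, and the sets $[s]$ for these are nonempty and disjoint.

**Definition.** A set $A\subset\Gamma$, finite or infinite, is *admissible* if the following hold.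

* **(a)** For distinct $f,g\in A$ and $\xi=\Delta(f,g)$, the labels $f(\xi)$ and $g(\xi)$ have the same first two coordinates. The common first coordinate is denoted $\rho(f,g)<\omega_1$.
* **(b)** If $G\subset A$ is finite, $\#G\ge2$, and $\Delta(f,g)=\xi$ for all distinct $f,g\in G$, then the set of third coordinates of $f(\xi)$, $f\in G$, belongs to $\mathcal F$, where $\mathcal F$ is the common second coordinate of these $f(\xi)$.
* **(c)** If $f,g,h\in A$ are distinct and $\Delta(f,g)<\Delta(g,h)$, then $\rho(f,g)>\rho(g,h)$.

Let $\mathcal A$ be the family of all admissible sets.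

Condition (a) says that where branches of $A$ separate, they separate into branches of one join. Condition (b) says that the separating branches form a set allowed by the type. Condition (c) says that ranks strictly decrease as we climb. The empty set and singletons are admissible. Each condition speaks only about finite subsets of $A$, so subsets of admissible sets are admissible, and a set is admissible if and only if all its finite subsets are.

Here are three examples with $\mathcal F=[\omega]^{\le2}$; each function is continued by $\ell_0$.

First, let $f_{ij}$ for $i,j\in\{0,1\}$ have $f_{ij}(0)=(1,\mathcal F,i)$ and $f_{ij}(1)=(0,\mathcal F,j)$. Branches with different $i$ have $\Delta=0$ and $\rho=1$; branches with equal $i$ and different $j$ have $\Delta=1$ and $\rho=0$. A set with constant $\Delta$ has at most two elements, with third coordinates $0,1$, and $\{0,1\}\in\mathcal F$. In (c) the only case is $0<1$, and the ranks are $1>0$. So $\{f_{00},f_{01},f_{10},f_{11}\}$ is admissible. A further branch with first label $(1,\mathcal F,2)$ would violate (b), as $\{0,1,2\}\notin\mathcal F$.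

Second, exchange the ranks: $g_{ij}(0)=(0,\mathcal F,i)$, $g_{ij}(1)=(1,\mathcal F,j)$. Then $\Delta(g_{00},g_{10})=0<1=\Delta(g_{10},g_{11})$ while $\rho(g_{00},g_{10})=0$ and $\rho(g_{10},g_{11})=1$. Condition (c) fails.

Third, a comb: for $k\in\omega$ let $f_k(\xi)=(0,\mathcal F,0)$ for $\xi<k$ and $f_k(k)=(0,\mathcal F,1)$. For $k<l$ we have $\Delta(f_k,f_l)=k$, with labels $(0,\mathcal F,1)$ and $(0,\mathcal F,0)$, so (a) holds. For $k<l<m$ we have $\Delta(f_k,f_l)=k\neq l=\Delta(f_l,f_m)$, so sets with constant $\Delta$ have at most two elements, and (b) holds. This infinite set satisfies (a) and (b); it violates (c), because all its ranks are $0$. So (c) is what forbids infinite combs, and compactness of $\mathcal F$ in (b) is what will forbid infinite branching at one node. These are the two cases in the next proof.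

**Lemma 4.** Every admissible set is finite.

*Proof.* Suppose $A_0$ is admissible and infinite. We extract an infinite comb and read off decreasing ranks.

**Step 1: splitting.** Given an infinite $A_k\subset A_0$, let $\xi_k=\min\{\Delta(f,g):f\ne g\in A_k\}$. All elements of $A_k$ agree below $\xi_k$. Two elements of $A_k$ either have the same label at $\xi_k$, or have $\Delta=\xi_k$ and then, by (a), labels with the same first two coordinates. So all labels $f(\xi_k)$, $f\in A_k$, share their first two coordinates; let $\mathcal F$ be the second. Let $N$ be the set of third coordinates. Since the minimum is attained, $\#N\ge2$.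

For a finite $H\subset N$ with at least two elements, choose for each $n\in H$ one $f\in A_k$ whose label at $\xi_k$ has third coordinate $n$. The chosen functions have pairwise $\Delta=\xi_k$, so (b) gives $H\in\mathcal F$. As $\mathcal F$ is hereditary and $\#N\ge2$, all finite subsets of $N$ lie in $\mathcal F$. As $\mathcal F$ is compact, $N$ is finite. Hence $A_k$ splits into finitely many, but at least two, classes according to the label at $\xi_k$. One class is infinite: call it $A_{k+1}$, and pick $f_k\in A_k\setminus A_{k+1}$. Then
$$\Delta(f_k,g)=\xi_k\ \text{ for all }g\in A_{k+1},\qquad \xi_{k+1}>\xi_k,$$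
the latter because elements of $A_{k+1}$ agree up to and including $\xi_k$.

**Step 2: ranks decrease.** Since $f_{k+1}\in A_{k+1}$ and $f_{k+2}\in A_{k+2}\subset A_{k+1}$, the functions $f_k,f_{k+1},f_{k+2}$ are distinct and
$$\Delta(f_k,f_{k+1})=\xi_k<\xi_{k+1}=\Delta(f_{k+1},f_{k+2}).$$
By (c), $\rho(f_k,f_{k+1})>\rho(f_{k+1},f_{k+2})$ for every $k$. This is an infinite strictly decreasing sequence of ordinals, a contradiction. $\square$

## From admissible supports to a reflexive space

We now turn admissible sets into vectors. Recall that $c_0(\Gamma)$ consists of the functions $x$ on $\Gamma$ such that $\{f:|x(f)|>\varepsilon\}$ is finite for all $\varepsilon>0$, with the supremum norm, and that its dual is $\ell_1(\Gamma)$. Let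
$$W=\{x\in[-1,1]^\Gamma:\operatorname{supp}x\in\mathcal A\}.$$
By Lemma 4 all elements of $W$ have finite support, so $W\subset c_0(\Gamma)$. Clearly $W=-W$, and every unit vector $e_f$ lies in $W$.

**Lemma 5.** $W$ is a weakly compact subset of $c_0(\Gamma)$.

*Proof.* First, $W$ is closed in $[-1,1]^\Gamma$ for the pointwise topology. Let $x$ be in its pointwise closure and let $F\subset\operatorname{supp}x$ be finite. Some $w\in W$ is so close to $x$ on $F$ that it has no zero on $F$. Then $F\subset\operatorname{supp}w\in\mathcal A$, so $F\in\mathcal A$. All finite subsets of $\operatorname{supp}x$ are admissible, so $\operatorname{supp}x\in\mathcal A$ and $x\in W$. By Tychonoff's theorem $[-1,1]^\Gamma$ is compact, so $W$ is pointwise compact.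

Second, on bounded subsets of $c_0(\Gamma)$ the weak and pointwise topologies agree. Let $x_i\to x$ pointwise with $\|x_i\|_\infty,\|x\|_\infty\le b$, and let $\mu\in\ell_1(\Gamma)$. For $\eta>0$ choose a finitely supported $\mu'$ with $\|\mu-\mu'\|_1\le\eta$. Then $|\mu(x_i-x)|\le|\mu'(x_i-x)|+2b\eta$, and the first term tends to $0$. So $x_i\to x$ weakly; the converse is clear. Hence $W$ is weakly compact. $\square$

To pass from a weakly compact set to a reflexive space we use two theorems. The Krein–Šmulian theorem says that the closed convex hull of a weakly compact set in a Banach space is weakly compact. The factorization theorem of Davis, Figiel, Johnson and Pełczyński (*Factoring weakly compact operators*, J. Funct. Anal. 17 (1974), 311–327) says, in our situation: if $K\subset c_0(\Gamma)$ is weakly compact, convex and symmetric, there are a reflexive space $R$, with closed unit ball $B_R$, and an injective bounded linear map $j:R\to c_0(\Gamma)$ with $K\subset j(B_R)$.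

Apply this to $K=\overline{\operatorname{co}}\,W$, which is weakly compact by Lemma 5 and Krein–Šmulian, and symmetric since $W=-W$. Identify $R$ with $j(R)\subset c_0(\Gamma)$, carrying the norm of $R$, and let
$$X=\text{the closed linear span of }W\text{ in }R .$$

**Proposition 6.** $X$ is a reflexive Banach space of functions on $\Gamma$, $W\subset X$ is bounded in $X$, there is $c>0$ with $\|x\|_X\ge c\|x\|_\infty$ for $x\in X$, and $X$ has density $2^{\aleph_0}$.

*Proof.* A closed subspace of a reflexive space is reflexive. As $W\subset K\subset B_R$, we have $\|w\|_X\le1$ on $W$. Boundedness of $j$ gives $\|x\|_\infty\le\|j\|\,\|x\|_X$, so $c=1/\|j\|$ works. An element of $W$ is given by a finite subset of $\Gamma$ and finitely many reals, so $\#W\le2^{\aleph_0}$; the rational linear combinations of $W$ are dense in $X$ and at most $2^{\aleph_0}$ in number. Conversely the $2^{\aleph_0}$ vectors $e_f$ satisfy $\|e_f-e_g\|_X\ge c\|e_f-e_g\|_\infty=c$ for $f\ne g$, so no dense set is smaller. $\square$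

## Ranks of supports and the joining lemma

The aim of this section is a precise form of "a join of rank $\beta$ of vectors of rank less than $\beta$ stays in $W$ and has rank at most $\beta$".

For $A\in\mathcal A$ with $\#A\ge2$ let $\delta(A)=\min\{\Delta(f,g):f\ne g\in A\}$. All $f\in A$ agree below $\delta(A)$. As in Step 1 of Lemma 4, (a) shows that all labels $f(\delta(A))$, $f\in A$, have the same first coordinate, which we call $\rho(A)$. For $\#A\le1$ put $\rho(A)=-1$. In the four-branch example above, $\delta(A)=0$ and $\rho(A)=1$.

**Lemma 7.** If $A\in\mathcal A$ and $g\neq h$ are in $A$, then $\rho(g,h)\le\rho(A)$.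

*Proof.* If $\Delta(g,h)=\delta(A)$, equality holds by definition. Otherwise $\Delta(g,h)>\delta(A)$, so $g$ and $h$ have the same label at $\delta(A)$. Not all elements of $A$ have this label there, because $\delta(A)$ is attained; choose $k\in A$ with a different one. Then $k,g,h$ are distinct and $\Delta(k,g)=\delta(A)<\Delta(g,h)$, so (c) gives $\rho(g,h)<\rho(k,g)=\rho(A)$. $\square$

For $\beta<\omega_1$ and $s\in T$ let
$$W_\beta(s)=\{x\in W:\ \operatorname{supp}x\subset[s],\ \rho(\operatorname{supp}x)<\beta\}.$$
These are the vectors located above $s$ that may still take part in a join of rank $\beta$. The set grows with $\beta$ and shrinks when $s$ is extended. It contains $e_f$ for every $f\in[s]$, because $\rho(\{f\})=-1$.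

**Lemma 8 (joining).** Let $s\in T$, $\beta<\omega_1$, $\mathcal F\in\mathfrak F$, $F\in\mathcal F$, and for $n\in F$ let $x_n\in W_\beta(s^\frown(\beta,\mathcal F,n))$ and $|a_n|\le1$. Then $\sum_{n\in F}a_nx_n\in W_{\beta+1}(s)$.

For instance, in the four-branch example $x_i=e_{f_{i0}}+e_{f_{i1}}$ is a join of rank $0$ at the node with the single label $(1,\mathcal F,i)$, and $x_0+x_1$ is a join of rank $1$ of these at the root $\emptyset$; it lies in $W_2(\emptyset)$.

*Proof.* **Step 1: reduction and geometry.** Discard all $n$ with $a_nx_n=0$. The remaining set of indices is a subset of $F$, hence still in $\mathcal F$, and the sum is unchanged; call it $F$ again. If no index remains, the sum is $0\in W_{\beta+1}(s)$. If one remains, then $\operatorname{supp}(a_nx_n)=\operatorname{supp}x_n$ lies in $[s]$ and has rank $<\beta$, and the coordinates lie in $[-1,1]$, so the claim holds.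

Let at least two indices remain. Put $\alpha=\operatorname{len}(s)$, $A_n=\operatorname{supp}x_n\ne\emptyset$ and $A=\bigcup_{n\in F}A_n\subset[s]$. For $f\in A_n$ and $g\in A_m$ with $n\neq m$,
$$\Delta(f,g)=\alpha,\qquad f(\alpha)=(\beta,\mathcal F,n),\qquad g(\alpha)=(\beta,\mathcal F,m),$$
because both functions extend $s$. Within one $A_n$ all functions extend $s^\frown(\beta,\mathcal F,n)$, so their $\Delta$'s are $>\alpha$. In particular the $A_n$ are disjoint, the sum has coordinates in $[-1,1]$, and its support is $A$.

**Step 2: $A$ is admissible.** For (a): inside one $A_n$ it holds since $A_n$ is admissible, and across different $A_n$'s the labels at $\alpha$ share the coordinates $\beta,\mathcal F$; there $\rho(f,g)=\beta$.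

For (b): let $G\subset A$ be finite, $\#G\ge2$, with constant $\Delta=\xi$. If $\xi>\alpha$, then $G$ lies in a single $A_n$, and (b) for $A_n$ applies. If $\xi=\alpha$, then $G$ meets each $A_n$ in at most one point, the common second coordinate at $\alpha$ is $\mathcal F$, and the third coordinates form a subset of $F$, which is in $\mathcal F$.

For (c): let $f,g,h\in A$ be distinct with $\Delta(f,g)<\Delta(g,h)$. As $\Delta(f,g)\ge\alpha$, we have $\Delta(g,h)>\alpha$, so $g,h$ lie in the same $A_n$. If $f\in A_n$ too, use (c) for $A_n$. If $f\notin A_n$, then by Lemma 7
$$\rho(f,g)=\beta>\rho(A_n)\ge\rho(g,h).$$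
This is where the requirement that the $x_n$ have rank less than $\beta$ is used.

**Step 3: the rank of $A$.** Since at least two $A_n$ are nonempty, $\delta(A)=\alpha$ and $\rho(A)=\beta<\beta+1$. Thus the sum lies in $W_{\beta+1}(s)$. $\square$

## Stabilizing an arbitrary norm along the tree and along $\omega_1$

We prove Theorem 2 for the space $X$ of Proposition 6. Let $|\cdot|$ be an equivalent norm on $X$. By Proposition 6 there are constants $c',C>0$ with $|x|\ge c'\|x\|_\infty$ on $X$ and $|w|\le C$ on $W$. Put
$$M_\beta(s)=\sup\{|x|:x\in W_\beta(s)\}\qquad(\beta<\omega_1,\ s\in T).$$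
Since $W_\beta(s)$ contains some $e_f$, we have $c'\le M_\beta(s)\le C$. Moreover $M_\beta(s)$ is nondecreasing in $\beta$, and $s\subset t$ implies $M_\beta(t)\le M_\beta(s)$.

Our target is a rank $\beta$ and a node $s$ such that $M_\beta(s^\frown(\beta,\mathcal F,n))$ is the same number $M$ for all $\mathcal F$ and $n$, and $M_{\beta+1}(s)$ is also $M$. Then Lemma 8 will do the rest.

**Step 1: for one rank, find a node above which the local supremum is constant.** *For every $\beta<\omega_1$ and $s\in T$ there is $t\supset s$ in $T$ with $M_\beta(u)=M_\beta(t)$ for all $u\supset t$ in $T$.* Choose $s=t_0\subset t_1\subset t_2\subset\cdots$ in $T$ with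
$$M_\beta(t_{k+1})\le\inf_{u\supset t_k}M_\beta(u)+\frac1{k+1},$$
and let $t=\bigcup_kt_k$, which is in $T$ because the chain is countable. Let $u\supset t$. By monotonicity, and since $u\supset t_k$,
$$M_\beta(u)\le M_\beta(t)\le M_\beta(t_{k+1})\le M_\beta(u)+\frac1{k+1}\qquad\text{for all }k.$$
Let $k\to\infty$.

**Step 2: do this for all ranks along one increasing chain of nodes.** By recursion on $\beta<\omega_1$ choose $s_\beta\in T$ with $s_\beta\supset\bigcup_{\gamma<\beta}s_\gamma$ and
$$M_\beta(u)=M_\beta(s_\beta)=:v_\beta\qquad\text{for all }u\supset s_\beta. \tag{3}$$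
This is possible: the $s_\gamma$, $\gamma<\beta$, form a chain, which is countable because $\beta$ is, so their union is in $T$, and Step 1 can be applied to it.

**Step 3: find a rank where the supremum does not grow.** For $\gamma<\beta$ we have $s_\beta\supset s_\gamma$, so (3) for $\gamma$ gives
$$v_\gamma=M_\gamma(s_\beta)\le M_\beta(s_\beta)=v_\beta .$$
So $(v_\beta)_{\beta<\omega_1}$ is nondecreasing, with values in $[c',C]$. Let $M=\sup_\beta v_\beta\ge c'>0$. Choose $\beta_k<\omega_1$ with $v_{\beta_k}>M-\frac1{k+1}$, and let $\beta=\sup_k\beta_k<\omega_1$. Then $v_\beta\ge v_{\beta_k}>M-\frac1{k+1}$ for all $k$, so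
$$v_\beta=v_{\beta+1}=M .$$
Fix this $\beta$, and let $s=s_{\beta+1}$. Note that $\beta$, $s$ and $M$ depend only on the norm $|\cdot|$, as the order of quantifiers in Theorem 2 requires.

**Step 4: choose the sequence.** Now let $\mathcal F\in\mathfrak F$ and $\varepsilon_n\in(0,1)$ with $\varepsilon_n\to0$ be given. Put $t_n=s^\frown(\beta,\mathcal F,n)$. Since $t_n\supset s\supset s_\beta$, (3) gives $M_\beta(t_n)=v_\beta=M$. So we can pick
$$x_n\in W_\beta(t_n)\quad\text{with}\quad M(1-\varepsilon_n/2)\le|x_n|\le M .$$

**Step 5: the upper estimate (1).** Let $F\in\mathcal F$ and first $|a_n|\le1$ for $n\in F$. By Lemma 8, $\sum_{n\in F}a_nx_n\in W_{\beta+1}(s)$. Hence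
$$\Big|\sum_{n\in F}a_nx_n\Big|\le M_{\beta+1}(s)=M_{\beta+1}(s_{\beta+1})=v_{\beta+1}=M .$$
For general coefficients, not all zero, divide by $\max_{n\in F}|a_n|$; this is (1).

**Step 6: the lower estimate (2).** Let $m\in F\in\mathcal F$ with $|a_m|=\max_{n\in F}|a_n|$, and put $z=\sum_{n\in F,\,n\ne m}a_nx_n$. Changing the signs of the coefficients in $z$ does not affect (1), so $|a_mx_m-z|\le M|a_m|$. Since $2a_mx_m=(a_mx_m+z)+(a_mx_m-z)$,
$$|a_mx_m+z|\ \ge\ 2|a_m||x_m|-M|a_m|\ \ge\ \big(2-\varepsilon_m-1\big)M|a_m|=(1-\varepsilon_m)M|a_m| .$$

**Step 7: $(x_n)$ is weakly null.** The supports of the $x_n$ lie in the disjoint sets $[t_n]$, so for each $f\in\Gamma$ at most one $x_n(f)$ is nonzero, and $x_n(f)\to0$. The sequence is bounded in the reflexive space $X$, so it lies in a weakly compact set. Each evaluation $x\mapsto x(f)$ is a continuous functional on $X$, since $|x(f)|\le\|x\|_\infty\le c^{-1}\|x\|_X$. So a weak cluster point $x$ of $(x_n)$ has $x(f)=0$ for every $f$; it is $0$ as an element of $c_0(\Gamma)$, hence $0$ in $X$ because $j$ is injective. A sequence in a weakly compact set whose only weak cluster point is $0$ converges weakly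 to $0$.

This proves Theorem 2, and with it Corollary 3. $\blacksquare$

## Density, superspaces, and almost isometric copies of $\ell_\infty^k$

**Density.** By the known fact on separable spaces quoted at the start, a space with no normal-structure renorming is nonseparable. So the least density of a reflexive space with no normal-structure renorming lies between $\aleph_1$ and $2^{\aleph_0}$. Under the continuum hypothesis it equals $\aleph_1=2^{\aleph_0}$, and $X$ attains it.

**Superspaces and larger densities.** *No Banach space containing an isomorphic copy of $X$ has a renorming with normal structure. For every cardinal $\kappa\ge2^{\aleph_0}$, the space $X\oplus\ell_2(\kappa)$ is a reflexive space of density $\kappa$ with no such renorming.* For the first claim, an equivalent norm on the larger space restricts to the copy of $X$ and induces an equivalent norm on $X$. Normal structure passes to closed subspaces, because $r(C)$ and $\operatorname{diam}C$ are computed inside $C$. So a renorming with normal structure would contradict Corollary 3. For the second claim, $X\oplus\ell_2(\kappa)$ is reflexive as a sum of two reflexive spaces, its density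 is $\max\{2^{\aleph_0},\kappa\}=\kappa$, and it contains $X$.

**Strength of the failure.** Dividing (1) and (2) by $M$, we see that in every equivalent norm on the reflexive space $X$, and for every prescribed hereditary compact $\mathcal F$, for example a Schreier family, there is a weakly null sequence $(x_n/M)$ with
$$(1-\varepsilon_m)|a_m|\le\Big|\sum_{n\in F}a_n\frac{x_n}M\Big|\le|a_m|\qquad\text{whenever }m\in F\in\mathcal F,\ |a_m|=\max_{n\in F}|a_n| .$$
On the sets of $\mathcal F$ these vectors behave almost isometrically like the unit vector basis of $c_0$. In particular, every equivalent norm on $X$ contains almost isometric copies of $\ell_\infty^k$ for every $k$. To see this, take $\mathcal F=[\omega]^{\le k}$, let $\varepsilon\in(0,1)$, and let $F$ consist of $k$ indices with $\varepsilon_n\le\varepsilon$ for all $n\in F$, which exist because $\varepsilon_n\to0$. Then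
$$(1-\varepsilon)\max_{n\in F}|a_n|\le\Big|\sum_{n\in F}a_n\frac{x_n}M\Big|\le\max_{n\in F}|a_n|$$
for all real $a_n$.
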